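\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{remark}[theorem]{Remark}

\title{Games whose outcome is eventually known need not have a value}


\begin{abstract}
Two players with imperfect information about each other's moves play an infinite win--lose game with a Borel win set. If each player knows the whole play at time infinity, the game has a value by a theorem of Shmaya. We show that it is not enough that each player knows at time infinity who has won: there is such a game, with finitely many moves, deterministic information, perfect recall and an $F_\sigma$ win set, whose lower value is $0$ and whose upper value is $1$. Every pair $0\le\alpha\le\beta\le 1$ occurs as lower and upper value of a game of this kind. If the win set is open or closed, the value exists without any monitoring assumption.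
\end{abstract}

\section{The question and the answer}

\subsection{The games}

Let $\mathcal A$ be a finite set of moves with $|\mathcal A|\ge 2$. Player~I moves at the even stages $n=0,2,4,\dots$ and Player~II at the odd stages $n=1,3,5,\dots$. A \emph{history} of length $n$ is an element of $\mathcal A^n$, and a \emph{play} is an infinite sequence $(a_0,a_1,\dots)\in\mathcal A^{\mathbb N}$. The \emph{win set} is a Borel set $W\subseteq\mathcal A^{\mathbb N}$ in the product of the discrete topologies. Player~I wins if the play lies in $W$, and Player~II wins otherwise. We refer to Player~I as ``she'' and to Player~II as ``he''.

The players do not see everything. For each $n$ a partition $P_n$ of $\mathcal A^n$ is given, and the player who moves at stage $n$ is told only which element of $P_n$ contains the current history. This information is deterministic. We always assume \emph{perfect recall}: what a player is told at one of her stages determines her own earlier moves and what she was told at her earlier stages. A strategy is a \emph{behavior strategy}: at each stage where the player moves, it assigns to each element of $P_n$ a probability distribution on $\mathcal A$, from which the move is drawn. A strategy $\sigma$ of~I and a strategy $\tau$ of~II induce a distribution $\mathbf P_{\sigma,\tau}$ on plays. Put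
\[
\underline v=\sup_{\sigma}\inf_{\tau}\mathbf P_{\sigma,\tau}(W),\qquad
\overline v=\inf_{\tau}\sup_{\sigma}\mathbf P_{\sigma,\tau}(W).
\]
Always $\underline v\le\overline v$. The game \emph{has a value} if $\underline v=\overline v$.

\subsection{Two monitoring conditions}

The information structure satisfies \emph{eventual perfect monitoring} if for each player and every two distinct plays $p\ne q$ there is a stage $n$ at which that player moves and at which the length-$n$ prefixes of $p$ and $q$ lie in different elements of $P_n$. In words, at time infinity both players know the play. Shmaya \cite{Shmaya} proved that under this condition the game with any Borel win set has a value.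

The outcome is all that the players care about, so this condition asks for more than seems relevant. The natural weakening is \emph{eventual monitoring of the outcome}: for each player and every two plays $p\in W$, $q\notin W$ there is a stage $n$ at which that player moves and at which the length-$n$ prefixes of $p$ and $q$ lie in different elements of $P_n$. At time infinity both players then know who has won. The question, posed in a printed mathematics book, is whether every game with a Borel win set, deterministic information, perfect recall and eventual monitoring of the outcome has a value.

One might guess that it does, since two plays with the same outcome are worth the same to everybody. Moreover, if $W$ depends on finitely many stages, the game is finite and, given perfect recall, has a value whatever else the players are told. The guess is wrong, and by the largest possible margin. Recall that an $F_\sigma$ set is a countable union of closed sets, and a $G_\delta$ set is the complement of an $F_\sigma$ set.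

\begin{theorem}\label{thm:main}
For every finite $\mathcal A$ with $|\mathcal A|\ge2$ there is a game with an $F_\sigma$ win set, deterministic information, perfect recall and eventual monitoring of the outcome such that $\underline v=0$ and $\overline v=1$.
\end{theorem}

\begin{theorem}\label{thm:strong}
\textup{(a)} For every finite $\mathcal A$ with $|\mathcal A|\ge2$ and all $0\le\alpha\le\beta\le1$ there is a game with an $F_\sigma$ win set, deterministic information, perfect recall and eventual monitoring of the outcome such that $\underline v=\alpha$ and $\overline v=\beta$.

\textup{(b)} If $W$ is open or closed, then the game has a value for every deterministic information structure with perfect recall, with no monitoring assumption.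
\end{theorem}

So the value always exists on the first level of the Borel hierarchy, and it can fail for $F_\sigma$ sets and, after an exchange of roles (Remark~\ref{rem:gdelta}), for $G_\delta$ sets. We do not settle whether it can fail for a set that is both $F_\sigma$ and $G_\delta$.

Section~\ref{sec:idea} explains the mechanism on a game that can be solved in a few lines but lacks monitoring. Section~\ref{sec:game} builds the counterexample $\Gamma$, Sections~\ref{sec:lower} and~\ref{sec:upper} compute its lower and upper value, and Sections~\ref{sec:pairs} and~\ref{sec:openclosed} prove Theorem~\ref{thm:strong}.

\section{The mechanism}\label{sec:idea}

This section is informal; nothing in it is used in the proofs.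

\subsection{One knock}

In each round $r=1,2,\dots$ Player~I decides whether to \emph{stop} and Player~II decides whether to \emph{knock}. Let $\rho$ and $\kappa$ be the first rounds in which this happens, $\infty$ if never. The players remember their own moves but are told nothing about the other player, and I wins if
\[
\kappa<\rho<\infty\qquad\text{or}\qquad \kappa=\infty .
\]
So II must knock, and I wants to stop at some finite time after the knock.

\emph{The lower value is $0$.} A strategy of I fixes the law of $\rho$. The events $\{k<\rho<\infty\}$ decrease to $\emptyset$ as $k\to\infty$, so II can choose $k$ with $\mathbf P(k<\rho<\infty)\le\varepsilon$ and knock exactly in round $k$. He waits until I's probability of ever stopping is practically exhausted.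

\emph{The upper value is $1$.} A strategy of II fixes the law of $\kappa$. If I stops in round $n$, she wins with probability $\mathbf P(\kappa<n)+\mathbf P(\kappa=\infty)$, which tends to $1$ as $n\to\infty$.

Whoever knows the other's strategy acts later than the other and wins. But outcomes are not monitored. On plays with $\rho=\infty$ Player~I never learns whether a knock has occurred, which decides the outcome, and on plays with $\kappa=1$ Player~II never learns whether $1<\rho<\infty$.

\subsection{Adding monitoring}\label{subsec:repair}

Player~II can simply be told when I stops, because the play is then decided. The difficulty lies with I. A knock that she never notices destroys monitoring, while a knock that she notices at once is an invitation to stop. The way out is to make two kinds of knocks with opposite meanings.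

Let II knock as often as he likes, and let the $j$-th knock be \emph{heard} by I with a prescribed probability that each player can enforce alone. Stopping wins for I exactly if there has been a knock and the \emph{latest} knock was \emph{not} heard. If she never stops, II wins exactly if infinitely many knocks are heard. Now I monitors the outcome by counting what she hears, but hearing a knock is no invitation to stop, because stopping directly after it loses. The knocks that expose II are the ones she cannot notice.

Against a \emph{known strategy of I}, Player~II repeats the waiting argument. First he imagines that he never knocks, and he chooses $k_1$ so late that I would stop after round $k_1$ with probability at most $\varepsilon/2$. As long as the knock in round $k_1$ is not heard and he has not knocked again, I sees exactly what she would have seen had he never knocked. So the probability that this knock is not heard and that she stops before the next one takes effect is at most $\varepsilon/2$. If the knock is heard, stopping in that period loses. Next he imagines that $k_1$ is his only knock, and he chooses $k_2$ with error $\varepsilon/4$, and so on. For II to win when I never stops, infinitely many knocks must be heard, so the hearing probabilities should have an \emph{infinite sum}.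

Against a \emph{known strategy of II}, Player~I stops in a fixed late round $n$ and hopes that the last knock before $n$ was not heard. This is a good bet if the hearing probabilities \emph{tend to zero}, if many knocks have occurred, and if II's timing of the next knock does not depend on whether the last one was heard. For the second condition, I stops only if she has heard at least $K$ knocks; if she never gets to hear that many, she wins without stopping. For the third condition, II must not be told at once whether a knock was heard. If he were told, he could knock again in the very next round whenever a knock was not heard, and wait for a long random time whenever it was. The last knock before round $n$ could then be unheard only if it fell in round $n-1$, and a late stop need no longer be a good bet. On the other hand, II has to learn in the end which knocks were heard. So he is told about a knock \emph{after his next knock}. This suffices for monitoring, because if he knocks only finitely often he knows that he loses to a player who never stops.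

It remains to produce the hearing probabilities without chance moves. We use a \emph{jointly controlled lottery}: each player secretly chooses bits, and the knock is heard if the first $b$ bits agree. A player who chooses uniform bits makes this probability $2^{-b}$ whatever the other does. We choose $b$ so that the probability for the $j$-th knock is of order $1/j$; these probabilities tend to zero and have an infinite sum.

\section{The game $\Gamma$}\label{sec:game}

Fix $a_0\ne a_1$ in $\mathcal A$ and a map $\theta:\mathcal A\to\{0,1\}$ with $\theta(a_0)=0$ and $\theta(a_1)=1$. The \emph{bit} of a move $a$ is $\theta(a)$. To \emph{choose a uniform bit} means to play $a_0$ or $a_1$ with probability $\frac12$ each.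

\subsection{Rounds, knocks and the win set}

The stages are grouped into rounds $r=1,2,\dots$. Round $r$ has $2+2r$ stages, at which the following bits are chosen, in this order:
\[
s_r\ (\text{I}),\quad d_r\ (\text{II}),\quad u_{r,1}\ (\text{I}),\quad w_{r,1}\ (\text{II}),\quad\dots,\quad u_{r,r}\ (\text{I}),\quad w_{r,r}\ (\text{II}).
\]
Rounds have even length, so I moves at even and II at odd stages.

Player~I \emph{stops} in round $\rho=\min\{r:s_r=1\}$, with $\rho=\infty$ if there is no such $r$. Player~II \emph{knocks} in round $r$ if $d_r=1$. Let
\[
b_j=\lceil\log_2(j+1)\rceil,\qquad\text{so that}\qquad 1\le b_j\le j,\qquad \frac1{2(j+1)}<2^{-b_j}\le\frac1{j+1}.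
\]
The $j$-th knock occurs in a round $r\ge j\ge b_j$, so round $r$ has enough bits for the following definition: the $j$-th knock, occurring in round $r$, is \emph{heard} if $u_{r,i}=w_{r,i}$ for all $i\le b_j$. Put $h_r=1$ if there is a heard knock in round $r$, and $h_r=0$ otherwise, in particular if there is no knock in round $r$.

The win set $W$ of Player~I is defined as follows.
\begin{itemize}
\item If $\rho<\infty$, the play is in $W$ iff there is at least one knock in rounds $<\rho$ and the last knock in rounds $<\rho$ is not heard.
\item If $\rho=\infty$, the play is in $W$ iff only finitely many knocks are heard.
\end{itemize}

\emph{$W$ is an $F_\sigma$ set.} Each $h_r$ and each event $\{\rho=r\}$ depends on finitely many coordinates. So the part of $W$ with $\rho<\infty$ is open, hence a countable union of cylinders, which are closed. The part with $\rho=\infty$ is the intersection of the closed set $\{\rho=\infty\}$ with the set of plays such that $h_r=0$ for all large $r$, which is a countable union of closed sets. So both parts are $F_\sigma$.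

\subsection{Information}

The player who moves at a stage in round $r$ is told her \emph{view} of the current history.
\begin{itemize}
\item If I stopped in some round $<r$, the view of either player is the whole history.
\item Otherwise, I's view consists of her own past moves and $h_1,\dots,h_{r-1}$.
\item Otherwise, II's view consists of his own past moves, the bits $s_1,\dots,s_r$, and the bits $h_{r'}$ for all $r'<\kappa_r$, where $\kappa_r$ is the largest $k<r$ with $d_k=1$. If there is no such $k$, he is told no bits $h_{r'}$.
\end{itemize}
The partition $P_n$ of $\mathcal A^n$ is given by equality of the mover's view. The last item is the delay announced in Section~\ref{subsec:repair}: in the rounds after a knock, up to and including the round of the next one, II knows only the fate of the knocks \emph{before} that knock. Neither player is told the other's lottery bits until a round in which I stopped is completed. From then on the outcome is fixed, and full information does no harm.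

\begin{lemma}\label{lem:hyp}
The game $\Gamma$ has perfect recall and satisfies eventual monitoring of the outcome.
\end{lemma}

\begin{proof}
\emph{Perfect recall.} At every stage the mover knows whether I stopped in a completed round: I from her own moves, II from the bits $s_{r'}$. If so, the view is the whole history and determines everything. If not, the same was true at all earlier stages. The earlier views of I then consisted of fewer of her own moves and an initial part of the list $h_1,\dots,h_{r-1}$. The number $\kappa_r$ is determined by II's own moves and is nondecreasing in $r$, so his earlier views consisted of parts of his present one, and these parts are determined by it.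

\emph{Monitoring.} Let $p\in W$ and $q\notin W$, and suppose that some player has the same view in $p$ and in $q$ at all her stages.

Suppose first that this is Player~I. Her moves coincide in $p$ and $q$, so $\rho(p)=\rho(q)$. If $\rho<\infty$, her views after round $\rho$ are the whole histories, so $p=q$, a contradiction. If $\rho=\infty$, then $h_r(p)=h_r(q)$ for all $r$. So finitely many knocks are heard in $p$ iff finitely many are heard in $q$, and the outcomes agree, a contradiction.

Suppose now that it is Player~II. He is told $s_1,s_2,\dots$ as long as I has not stopped in a completed round, so $\rho(p)=\rho(q)$. If $\rho<\infty$, then $p=q$ as before. Let $\rho=\infty$. His moves coincide in $p$ and $q$, so the knocks occur in the same rounds. Since $q\notin W$, infinitely many knocks are heard in $q$. Hence there are infinitely many knocks in $q$ and in $p$, so $\kappa_r\to\infty$, and he is eventually told every $h_{r'}$. Thus $h_{r'}(p)=h_{r'}(q)$ for all $r'$, and the outcomes agree, a contradiction.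
\end{proof}

Eventual \emph{perfect} monitoring fails in $\Gamma$; by Shmaya's theorem and the propositions below it must. If nobody ever stops or knocks, I is told nothing about the bit $w_{1,1}$ and II nothing about $u_{1,1}$.

\section{The lower value of $\Gamma$ is $0$}\label{sec:lower}

For a finite or infinite sequence $k=(k_1<k_2<\cdots)$ of rounds let $\tau_k$ be the strategy of~II that knocks exactly in the rounds $k_1,k_2,\dots$ (he plays $a_1$ at the $d$-stages of these rounds and $a_0$ at the others), always chooses the $w_{r,i}$ as independent uniform bits, and ignores everything he is told.

\begin{proposition}\label{prop:lower}
For every strategy $\sigma$ of~I and every $\varepsilon>0$ there is an infinite sequence $k$ with $\mathbf P_{\sigma,\tau_k}(W)\le\varepsilon$. Hence $\underline v=0$ in $\Gamma$.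
\end{proposition}

We compare what $\sigma$ does against $\tau_k$ with what it does when II stops knocking after an initial part of $k$. To this end we realize all these plays on one probability space.

\begin{proof}
\emph{Coupling.} Take uniform bits $w_{r,i}$ and uniform $[0,1]$-variables $\xi_n$, all independent. Realize $\sigma$ by letting I's move at stage $n$ be $F_n(\text{view},\xi_n)$ for suitable functions $F_n$, and let II use the given bits $w_{r,i}$ as his lottery bits. For every sequence $k$ this defines a play $\pi_k$ with law $\mathbf P_{\sigma,\tau_k}$. Let $\rho_k$ be its stopping round.

\emph{Choice of $k$.} Put $k_0=0$ and write $k^{(j)}=(k_1,\dots,k_j)$, with $k^{(0)}$ the empty sequence. For $j=1,2,\dots$ choose $k_j>k_{j-1}$ such that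
\begin{equation}\label{eq:choice}
\mathbf P\bigl(k_j<\rho_{k^{(j-1)}}<\infty\bigr)\le\varepsilon2^{-j}.
\end{equation}
This is possible because the events $\{m<\rho_{k^{(j-1)}}<\infty\}$ decrease to $\emptyset$ as $m\to\infty$. Let $k=(k_1,k_2,\dots)$.

\emph{I is unlikely to win by stopping.} For $j\ge1$ let $E_j$ be the event that in $\pi_k$ we have $k_j<\rho_k\le k_{j+1}$ and the knock in round $k_j$ is not heard. If $\rho_k<\infty$ and $\pi_k\in W$, then some knock precedes $\rho_k$, and the last one, in round $k_j$ say, is not heard; so $E_j$ occurs. We claim that
\begin{equation}\label{eq:claim}
E_j\subseteq\{k_j<\rho_{k^{(j-1)}}<\infty\}.
\end{equation}

Suppose $E_j$ occurs. We show, stage by stage, that I makes the same moves in $\pi_k$ and in $\pi_{k^{(j-1)}}$ in all rounds $r\le\rho_k$. Consider one of her stages in such a round $r$, and suppose that her earlier moves agree. Since $r\le\rho_k$, she has not stopped in a completed round in $\pi_k$, nor, by the agreement, in $\pi_{k^{(j-1)}}$. So her view consists of her past moves, which agree, and the bits $h_{r'}$ with $r'<r$. These agree too: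
\begin{itemize}
\item For $r'<k_j$, both plays have the same knocks in the rounds $\le r'$, so a knock in round $r'$ has the same index in both. The bits $u_{r',i}$ agree by assumption and the bits $w_{r',i}$ by the coupling.
\item For $r'=k_j$, the bit $h_{r'}$ is $0$ in $\pi_k$, where the knock is not heard, and $0$ in $\pi_{k^{(j-1)}}$, where there is no knock.
\item For $k_j<r'<r$, we have $r'<r\le\rho_k\le k_{j+1}$, so there is no knock in round $r'$ in either play.
\end{itemize}
Her views agree and she uses the same $\xi_n$, so her moves agree. Consequently $\rho_{k^{(j-1)}}=\rho_k\in(k_j,k_{j+1}]$, which proves \eqref{eq:claim}. By \eqref{eq:claim} and \eqref{eq:choice},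
\[
\mathbf P(\rho_k<\infty,\ \pi_k\in W)\le\sum_{j\ge1}\mathbf P(E_j)\le\sum_{j\ge1}\varepsilon2^{-j}=\varepsilon .
\]

\emph{I almost surely does not win without stopping.} The moves in $\pi_k$ before the stage of $w_{r,i}$ are functions of the $\xi_n$ and of the lottery bits of II at earlier stages. So $w_{r,i}$ is uniform given the whole history before its stage, which includes $u_{r,i}$. Given the history before round $k_j$, the $j$-th knock is therefore heard with probability exactly $2^{-b_j}$. This conditional probability is constant, and whether the earlier knocks are heard is part of that history. So the events ``the $j$-th knock is heard'', $j\ge1$, are independent with probabilities $2^{-b_j}>\frac1{2(j+1)}$. The sum of these probabilities is infinite, and by the second Borel--Cantelli lemma infinitely many knocks are heard almost surely. Hence $\mathbf P(\rho_k=\infty,\ \pi_k\in W)=0$.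

Together, $\mathbf P_{\sigma,\tau_k}(W)\le\varepsilon$. Since $\sigma$ and $\varepsilon$ were arbitrary, $\underline v=0$.
\end{proof}

\section{The upper value of $\Gamma$ is $1$}\label{sec:upper}

\begin{proposition}\label{prop:upper}
For every strategy $\tau$ of~II we have $\sup_\sigma\mathbf P_{\sigma,\tau}(W)=1$. Hence $\overline v=1$ in $\Gamma$.
\end{proposition}

Fix $\tau$. Player~I will imitate a player who never stops, up to a well-chosen round. So let $\sigma_\infty$ be the strategy of~I that plays $a_0$ at all $s$-stages and chooses the $u_{r,i}$ as independent uniform bits. Realize the play of $(\sigma_\infty,\tau)$ on a probability space with independent uniform bits $u=(u_{r,i})$ and a family $\eta=(\eta_n)$ of independent uniform $[0,1]$-variables, independent of $u$, where II's move at stage $n$ is a function of his view and $\eta_n$.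

In this play let $T_j$ be the round of the $j$-th knock, with $T_j=\infty$ if there is none. Let $X_j=1$ if $T_j<\infty$ and the $j$-th knock is heard, and $X_j=0$ otherwise. Let $\mathcal F_j$ be the $\sigma$-field generated by $\eta,X_1,\dots,X_j$, so that $\mathcal F_0$ is generated by $\eta$. The next lemma is where the delay in II's information is used. It says that II has to fix the time of his next knock, $T_{j+1}$, before anything about $X_j$ reaches him.

\begin{lemma}\label{lem:delay}
Let $j\ge1$.
\begin{enumerate}
\item[\textup{(i)}] The times $T_j$ and $T_{j+1}$ are $\mathcal F_{j-1}$-measurable.
\item[\textup{(ii)}] If $B\in\mathcal F_{j-1}$ and $B\subseteq\{T_j<\infty\}$, then $\mathbf P(B\cap\{X_j=1\})=2^{-b_j}\,\mathbf P(B)$.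
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We show by induction on $j\ge0$ that II's moves in the rounds $r\le T_{j+1}$, and $T_{j+1}$ itself, are functions of $\eta$ and the $X_i$ with $1\le i\le j-1$. Recall that all bits $s_r$ are $0$, so they tell him nothing.

For $j=0$: in a round $r\le T_1$ there is no earlier round with a knock, so II is told no $h$-bits. Stage by stage his moves are functions of $\eta$ up to and including round $T_1$, and so is $T_1$.

Let $j\ge1$. By the induction hypothesis, II's moves in the rounds $r\le T_j$, and hence $T_1,\dots,T_j$, are functions of $\eta$ and the $X_i$ with $i\le j-2$. If $T_j=\infty$, then $T_{j+1}=\infty$ and nothing remains. Otherwise consider a round $r$ with $T_j<r\le T_{j+1}$. Then $\kappa_r=T_j$, because $\kappa_r$ refers only to rounds before $r$. So II is told exactly the bits $h_{r'}$ with $r'<T_j$. Such a bit is $X_i$ if $r'=T_i$ with $i<j$, and $0$ if there is no knock in round $r'$. Hence the bits he is told are functions of $\eta,X_1,\dots,X_{j-1}$. Stage by stage, so are his moves in these rounds, up to and including round $T_{j+1}$, and so is $T_{j+1}$.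

This gives the measurability of $T_{j+1}$. The statement with $j-1$ in place of $j$ gives that of $T_j$.

(ii) Fix a round $t$ and let $\mathcal H_t$ be the $\sigma$-field generated by $\eta$ and the $u_{r,i}$ with $r<t$. In a round $r\le t$, II is told only his own moves, bits $s$ that are $0$, and bits $h_{r'}$ with $r'<r$, which depend on moves before round $r$. So, stage by stage, all moves before round $t$ and all of II's moves in round $t$ are $\mathcal H_t$-measurable. In particular $\{T_j=t\}\in\mathcal H_t$. On this event $X_1,\dots,X_{j-1}$ are determined by what happened before round $t$, so $B\cap\{T_j=t\}\in\mathcal H_t$. Also on this event, $X_j=1$ iff $u_{t,i}=w_{t,i}$ for all $i\le b_j$, where the $w_{t,i}$ are $\mathcal H_t$-measurable and $u_{t,1},\dots,u_{t,b_j}$ are independent uniform bits, independent of $\mathcal H_t$. Hence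
\[
\mathbf P\bigl(B\cap\{T_j=t\}\cap\{X_j=1\}\bigr)=2^{-b_j}\,\mathbf P\bigl(B\cap\{T_j=t\}\bigr).
\]
(For $t<j$ the event $\{T_j=t\}$ is empty, and for $t\ge j$ round $t$ has at least $b_j$ lottery bits.) Sum over $t$.
\end{proof}

Let $n\ge1$ be a round. The event $\{T_j<n\le T_{j+1}\}$, that the $j$-th knock is the last one before round $n$, is contained in $\{T_j<\infty\}$ and lies in $\mathcal F_{j-1}$ by Lemma~\ref{lem:delay}(i). So part (ii) gives
\begin{equation}\label{eq:last}
\mathbf P(T_j<n\le T_{j+1},\ X_j=1)=2^{-b_j}\,\mathbf P(T_j<n\le T_{j+1})\le\frac1{j+1}\,\mathbf P(T_j<n\le T_{j+1}).
\end{equation}

\begin{proof}[Proof of Proposition~\ref{prop:upper}]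
For $K,n\ge1$ let $\sigma_{K,n}$ be the following strategy of~I. She chooses all $u_{r,i}$ as independent uniform bits. She stops in round $n$ if
\[
H_n:=\sum_{r<n}h_r\ge K,
\]
and at all other $s$-stages she plays $a_0$. This is a strategy: at the first stage of round $n$ she has been told $h_1,\dots,h_{n-1}$.

Realize the play of $(\sigma_{K,n},\tau)$ with the same $u$ and $\eta$ as the play of $(\sigma_\infty,\tau)$. The two plays coincide before round $n$, and they coincide forever if I does not stop. If she stops, she does so in round $n$, and the outcome depends only on the rounds before $n$. So the outcome can be read off from the play of $(\sigma_\infty,\tau)$. Let $H=\sum_rh_r$ be the number of heard knocks in that play. Player~I can lose with $\sigma_{K,n}$ only in two ways.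

\emph{She stops and the last knock was heard.} Here $H_n\ge K\ge1$, so there are at least $K$ knocks before round $n$, and the last of them has some index $j\ge K$. Thus one of the events $\{T_j<n\le T_{j+1},\,X_j=1\}$ with $j\ge K$ occurs. The events $\{T_j<n\le T_{j+1}\}$ are disjoint, so by \eqref{eq:last} the probability is at most
\[
\sum_{j\ge K}\frac1{j+1}\,\mathbf P(T_j<n\le T_{j+1})\le\frac1{K+1}.
\]

\emph{She does not stop and infinitely many knocks are heard.} This is the event $\{H_n<K,\ H=\infty\}$.

Hence, for all $K$ and $n$,
\[
\sup_\sigma\mathbf P_{\sigma,\tau}(W)\ \ge\ \mathbf P_{\sigma_{K,n},\tau}(W)\ \ge\ 1-\frac1{K+1}-\mathbf P(H_n<K,\ H=\infty).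
\]
For fixed $K$ the events $\{H_n<K,\ H=\infty\}$ decrease to $\emptyset$ as $n\to\infty$. Letting $n\to\infty$ and then $K\to\infty$ gives $\sup_\sigma\mathbf P_{\sigma,\tau}(W)=1$. Since $\tau$ was arbitrary, $\overline v=1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The game $\Gamma$ has an $F_\sigma$ win set, as shown in Section~\ref{sec:game}. It satisfies the hypotheses by Lemma~\ref{lem:hyp}, and $\underline v=0$, $\overline v=1$ by Propositions~\ref{prop:lower} and~\ref{prop:upper}.
\end{proof}

\begin{remark}\label{rem:gdelta}
The value can also fail for a $G_\delta$ win set. Let I make a dummy move at stage $0$, which is told to both players at all later stages. Then let $\Gamma$ be played with the roles exchanged: II moves for the first player of $\Gamma$, and I for the second. Let I win iff the play of $\Gamma$ is not in $W$. Perfect recall and eventual monitoring of the outcome are inherited from $\Gamma$, and the win set of~I is a $G_\delta$ set. Since both players know the dummy move, it does not affect the lower and upper value. So the lower value of the new game is $1-\overline v(\Gamma)=0$ and its upper value is $1-\underline v(\Gamma)=1$.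
\end{remark}

\section{All pairs of lower and upper values}\label{sec:pairs}

To obtain an arbitrary pair $\alpha\le\beta$, we let a lottery decide whether I wins, II wins, or $\Gamma$ is played, with probabilities $\alpha$, $1-\beta$ and $\beta-\alpha$. The lottery is again jointly controlled, so that each player can enforce these probabilities alone. Since they need not be dyadic, it may last arbitrarily long.

\begin{proof}[Proof of Theorem~\ref{thm:strong}(a)]
\emph{The game.} Precede $\Gamma$ by a preliminary phase. In its $i$-th round, $i=1,2,\dots$, Player~I chooses a bit $x_i$ and then II chooses a bit $y_i$ without being told I's move. Both players are told all moves of all completed preliminary rounds. Put $z_i=x_i+y_i \bmod 2$ and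
\[
D_i=\Bigl[\,\sum_{l\le i}z_l2^{-l},\ \sum_{l\le i}z_l2^{-l}+2^{-i}\Bigr).
\]
The intervals $D_1\supseteq D_2\supseteq\cdots$ are dyadic subintervals of $[0,1)$. The phase ends after the first round $i$ for which $D_i$ is contained in one of
\[
J_1=[0,\alpha),\qquad J_2=[\alpha,\beta),\qquad J_3=[\beta,1).
\]
Some of these intervals may be empty; the phase cannot end in an empty one. If it ends in $J_1$, Player~I wins, and if it ends in $J_3$, Player~II wins; in both cases the later moves do not matter, and both players are told the whole history at all later stages. If it ends in $J_2$, then $\Gamma$ is played, and a player's view consists of the preliminary history and her view in $\Gamma$. If the phase never ends, II wins. Preliminary rounds have two stages, so $\Gamma$ begins with a move of~I.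

\emph{The phase ends almost surely if $(z_i)$ is i.i.d.\ uniform.} If $D_i$ is not contained in one of $J_1,J_2,J_3$, it meets two of them, so $\alpha$ or $\beta$ is an interior point of $D_i$. The $D_i$ are nested. So if the phase never ends, then $\alpha$ is interior to all $D_i$ or $\beta$ is. Each case determines the sequence $(z_i)$. Thus the phase never ends for at most two sequences $(z_i)$, which have probability $0$. The point $Z=\sum_iz_i2^{-i}$ is uniform on $[0,1]$. If the phase ends in $J_m$, then $Z$ lies in the closure of $J_m$, so this has probability at most the length of $J_m$. These probabilities add up to $1$, and so do the lengths. Hence the phase ends in $J_1,J_2,J_3$ with probabilities $\alpha$, $\beta-\alpha$, $1-\beta$.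

\emph{Hypotheses.} Preliminary rounds are fully known to both players once completed, so perfect recall follows from perfect recall in $\Gamma$. Let $p\in W'$ and $q\notin W'$, where $W'$ is the win set of the new game. If $p$ and $q$ differ in some preliminary round, both players notice this after the first such round, because all their later views contain the moves of that round. Otherwise the preliminary phases of $p$ and $q$ coincide. If the phase never ended, we would have $p=q$, which is impossible. So it ends at the same time and in the same interval in both. Since the outcomes differ, it ends in $J_2$, and the players distinguish $p$ from $q$ by monitoring in $\Gamma$. The set $W'$ is the union of an open set (the phase ends in $J_1$) and, over the countably many preliminary histories that lead to $\Gamma$, of copies of the $F_\sigma$ set $W$. So it is $F_\sigma$.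

\emph{Values.} If at least one player chooses her or his preliminary bits uniformly and independently, then $(z_i)$ is i.i.d.\ uniform: given the completed rounds, $x_i$ and $y_i$ are independent, and one of them is uniform. So I, by uniform bits, wins with probability at least $\alpha$, and II, by uniform bits, lets I win with probability at most $\alpha+(\beta-\alpha)=\beta$. Thus $\underline v\ge\alpha$ and $\overline v\le\beta$.

Given a strategy $\sigma$ of~I and $\varepsilon>0$, let II use uniform preliminary bits. After each preliminary history that leads to $\Gamma$ (he knows it), let him play a reply as in Proposition~\ref{prop:lower} to the strategy that $\sigma$ induces in $\Gamma$ after that history. Then I wins with probability at most $\alpha+(\beta-\alpha)\varepsilon$. Hence $\underline v=\alpha$.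

Given a strategy $\tau$ of~II and $\varepsilon>0$, let I use uniform preliminary bits. After each preliminary history that leads to $\Gamma$, let her play a reply that wins $\Gamma$ with probability at least $1-\varepsilon$ against the strategy that $\tau$ induces there, as in Proposition~\ref{prop:upper}. She wins with probability at least $\alpha+(\beta-\alpha)(1-\varepsilon)$. Hence $\overline v=\beta$.
\end{proof}

\section{Open and closed win sets}\label{sec:openclosed}

The positive result is a compactness argument. It rests on two facts about finite games. Von Neumann's minimax theorem gives a value and optimal mixed strategies in every finite zero-sum game. Kuhn's theorem \cite{Kuhn} says that in a finite extensive game, a player with perfect recall can replace any mixed strategy by a behavior strategy that induces the same distribution on plays against every strategy of the opponent. In the games considered here a play visits each information set at most once, so conversely every behavior strategy is equivalent to a mixed one. Hence a finite game with perfect recall has a value and optimal strategies in behavior strategies. This is where perfect recall is needed.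

\begin{proof}[Proof of Theorem~\ref{thm:strong}(b)]
\emph{Closed $W$.} Let $W_n$ be the set of plays whose length-$n$ prefix is a prefix of some element of $W$. The sets $W_n$ decrease, and $W=\bigcap_nW_n$ because $W$ is closed. The game with win set $W_n$ depends only on the first $n$ stages, so it is a finite game with perfect recall. It has a value $v_n$, and both players have optimal behavior strategies. The $v_n$ decrease; let $v=\inf_nv_n$. Since $W\subseteq W_n$, we have $\overline v\le v_n$ for all $n$, so $\overline v\le v$.

We look for one strategy of~I that guarantees $v$ in all the games with win sets $W_n$. Let
\[
\Sigma_n=\{\sigma:\ \mathbf P_{\sigma,\tau}(W_n)\ge v\ \text{ for all }\tau\}.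
\]
The set of all behavior strategies of~I is a product of countably many simplices, one for each stage $m$ at which she moves and each element of $P_m$. Each simplex is finite-dimensional because $\mathcal A$ is finite, so the product is compact. For fixed $\tau$ the map $\sigma\mapsto\mathbf P_{\sigma,\tau}(W_n)$ is a polynomial in finitely many coordinates of $\sigma$, hence continuous. So $\Sigma_n$ is an intersection of closed sets and is compact. It contains the optimal strategies of~I for $W_n$, because $v_n\ge v$, so it is not empty. Finally $\Sigma_{n+1}\subseteq\Sigma_n$ because $W_{n+1}\subseteq W_n$. By compactness there is some $\sigma^*\in\bigcap_n\Sigma_n$. For every $\tau$,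
\[
\mathbf P_{\sigma^*,\tau}(W)=\lim_{n\to\infty}\mathbf P_{\sigma^*,\tau}(W_n)\ge v .
\]
Hence $\underline v\ge v\ge\overline v$, and the game has a value.

\emph{Open $W$.} The complement $W^c$, the set of plays that II wins, is closed. The argument above did not use who moves at which stages, so it applies with the players exchanged and the closed set $W^c$:
\[
\sup_\tau\inf_\sigma\mathbf P_{\sigma,\tau}(W^c)=\inf_\sigma\sup_\tau\mathbf P_{\sigma,\tau}(W^c).
\]
The left side is $1-\overline v$ and the right side is $1-\underline v$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Kuhn} Kuhn, \emph{Extensive games and the problem of information}, 1953.
\bibitem{Shmaya} Shmaya, 2011.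
\end{thebibliography}

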